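# A finitely presented shift, Steinberg groups, and degree one maps that are not injective on $\pi_1$

Conventions: rings are associative with $1$, $[g,h]=ghg^{-1}h^{-1}$, manifolds are smooth, "f.p." means finitely presented and "f.g." finitely generated. An equality such as $\pi_1(f)=\varphi$ is understood after a choice of base points and base paths, so up to inner automorphisms.

## 1. A ring that maps onto itself with an idempotent kernel

Let $R$ be the ring with the seven generators $x,y,a,a',b,c,\varepsilon$ and the relations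

$$yx=1,\qquad aa'=a'a=1, \tag{1.1}$$
$$ax=xa,\quad ay=ya,\quad cx=xc,\quad cy=yc,\quad bx=xab,\quad yb=aby, \tag{1.2}$$
$$cb=1-xy, \tag{1.3}$$
$$\varepsilon^2=\varepsilon,\qquad \varepsilon \text{ commutes with } a,a',b,c. \tag{1.4}$$

Put $f=1-xy=cb$ and $g=f\varepsilon$.

**Proposition 1.1.** (i) $f$ and $g$ are idempotents, $fx=0$, $yf=0$, $f\varepsilon=\varepsilon f$, and $g\ne 0$.
(ii) There are ring endomorphisms $\Phi,\Psi$ of $R$ that fix $x,y,a,a',b,c$ and satisfy $\Phi(\varepsilon)=x\varepsilon y$, $\Psi(\varepsilon)=y\varepsilon x$.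
(iii) $\Phi\Psi=\mathrm{id}$, $\Psi\Phi(\varepsilon)=\varepsilon-g$, and $\ker\Phi=RgR$.

So $R$, a ring with a finite presentation, maps onto itself. The map has a right inverse, and it has a nonzero kernel $I$ generated by one idempotent, so that $I=I^2$.

Here is what the ring is for. Feeding $R$ into a Steinberg group turns it into a group $G$. Finite presentation of $R$ gives finite presentation of $G$; the right inverse $\Psi$ gives a section of the induced map $\varphi:G\to G$; and $I=I^2$ makes $\ker\varphi$ perfect, that is, equal to its own commutator subgroup. The section lets surgery realize $\varphi$ by a map of degree one between closed manifolds. The perfect kernel will even let us take the two manifolds equal. The next section says precisely which question this answers. Proposition 1.1 is proved in Section 4, where we also see why the strange generators $a,b,c$ are there.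

## 2. Geomorphisms and the five theorems

A map $f:V\to W$ between closed connected oriented $n$-manifolds has degree $d$ if $f_*[V]=d[W]$ in $H_n(W;\mathbb Z)$.

**Definition.** An epimorphism of groups $\varphi:G\to Q$ is a *geomorphism of degree $d$ in dimension $n$* if there are closed connected oriented $n$-manifolds $V,W$ with $\pi_1(V)=G$, $\pi_1(W)=Q$ and a map $f:V\to W$ of degree $d$ with $\pi_1(f)=\varphi$. Let $\Lambda$ be a subring of $\mathbb Q$. Then $\varphi$ is a *$\Lambda$-geomorphism* if it is such a geomorphism, for some $n$, with $d$ invertible in $\Lambda$. In particular a $\mathbb Z$-geomorphism is an epimorphism induced on $\pi_1$ by a map of degree $\pm1$.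

Example: if $\pi_1(W^n)=Q$ and $n\ge3$, the map $W\#(S^1\times S^{n-1})\to W$ that collapses the second summand has degree $1$ and induces $Q*\mathbb Z\to Q$, which kills $\mathbb Z$. So killing part of the group in degree one is easy. What is hard is to end with a group isomorphic to the one we started from.

**Question (2.8).** Is there a $\mathbb Z$-geomorphism $\varphi:G\to Q$ with $\varphi$ non-injective and $Q\cong G$? The group $G$ is not given in advance.

For one specific group, the example of [Hi], one can check with Mayer–Vietoris sequences that there is a non-injective epimorphism $G\to G$ which is a $\mathbb Z[\frac12]$-geomorphism; the question asks for degree $\pm1$. The background is the *Hopf problem*: if there are degree one maps $f:V^n\to W^n$ and $W^n\to V^n$ between closed manifolds, is $\pi_1(f)$ an isomorphism? The answer "yes" is called the Hopf conjecture; it is known for $n=2$.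

The answer to the question is yes, in every dimension $n\ge 4$ and in no dimension $n\le3$. In detail:

**Theorem 1.** There are an f.p. group $G$ and homomorphisms $\varphi,\sigma:G\to G$ with $\varphi\sigma=\mathrm{id}$, $\ker\varphi\ne1$, and $\ker\varphi$ perfect.

**Theorem 2.** For each $n\ge4$, the $\varphi$ of Theorem 1 is a geomorphism of degree $1$ in dimension $n$. So $\varphi:G\to Q=G$ is a non-injective $\mathbb Z$-geomorphism with $Q\cong G$.

**Theorem 3.** If $n\le3$, a geomorphism $G\to Q$ in dimension $n$ (of any degree) with $Q\cong G$ is an isomorphism.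

**Theorem 4.** Let $\varphi:G\to Q$ be an epimorphism of f.p. groups, $K=\ker\varphi$, and let $e\in H^2(Q;K_{ab})$ be the class of the extension $1\to K_{ab}\to G/[K,K]\to Q\to1$. If $\varphi$ is a geomorphism of degree $d$ in some dimension, then $de=0$. Conversely, if $de=0$, then $\varphi$ is a geomorphism of degree $d$ in every dimension $n\ge4$. In particular $\varphi$ is a $\mathbb Z$-geomorphism iff $G/[K,K]\to Q$ splits, and a $\Lambda$-geomorphism iff $e$ has finite order invertible in $\Lambda$.

**Theorem 5.** For each $n\ge4$ there are a closed connected oriented stably parallelizable $V^n$ and a degree one map $f:V\to V$ with $\pi_1(f)$ not injective. For $n\le3$ the answer to the Hopf problem (oriented manifolds) is yes.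

Example for Theorem 4: let $\varphi:\mathbb Z\to\mathbb Z/k$ be the quotient map, $k\ge 2$. Here $K=K_{ab}=k\mathbb Z$, and the extension $0\to\mathbb Z\xrightarrow{k}\mathbb Z\to\mathbb Z/k\to0$ represents a generator of $H^2(\mathbb Z/k;\mathbb Z)\cong\mathbb Z/k$. So $\varphi$ is a geomorphism of degree $d$ in a given dimension $n\ge4$ exactly when $k\mid d$, and it is a $\Lambda$-geomorphism exactly when $k$ is invertible in $\Lambda$.

## 3. Hopfian groups, low dimensions, and a Baumslag–Solitar group

A group is *Hopfian* if each surjective endomorphism is injective. If $\varphi:G\to Q$ is as in the question, then $\varphi$ followed by an isomorphism $Q\cong G$ is a surjective, non-injective endomorphism of $G$, so $G$ is not Hopfian. Finite groups are Hopfian by counting, and so are f.g. abelian groups, because their ascending chains of subgroups stabilize: for surjective $\alpha$, if $\ker\alpha^{m}=\ker\alpha^{m+1}$ and $k\in\ker\alpha$, write $k=\alpha^m(k')$; then $k'\in\ker\alpha^{m+1}=\ker\alpha^m$ and $k=1$. A larger class is given by Mal'cev's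 theorem.

**Lemma 3.1 (Mal'cev).** A f.g. residually finite group $G$ is Hopfian.

*Proof.* Let $\alpha:G\to G$ be onto and suppose $1\neq k\in\ker\alpha$. Residual finiteness gives a homomorphism $\pi:G\to H$, $H$ finite, with $\pi(k)\ne1$. The set $\mathrm{Hom}(G,H)$ is finite as $G$ is f.g., and $\pi'\mapsto\pi'\alpha$ is an injection of it into itself since $\alpha$ is onto. So it is a bijection, and $\pi=\pi'\alpha$ for some $\pi'$. Then $\pi(k)=\pi'(1)=1$, a contradiction. $\square$

**Proof of Theorem 3.** Fundamental groups of closed $n$-manifolds with $n\le3$ are residually finite: this is clear for $n\le1$ (trivial group or $\mathbb Z$); for $n=2$ it is Baumslag (1962); for $n=3$ it is Hempel (*Residual finiteness for 3-manifolds*, 1987) together with Perelman's geometrization theorem. These groups are f.g., so they are Hopfian by Lemma 3.1, and an epimorphism $G\to Q\cong G$ is an isomorphism. $\square$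

**Lemma 3.2.** A degree one map $f:V\to W$ of closed connected oriented $n$-manifolds is onto on $\pi_1$.

*Proof.* For $n=0$ there is nothing to prove. Let $n\ge1$ and lift $f$ to $\tilde f:V\to W'$, where $W'\to W$ is the covering with group $\mathrm{im}\,\pi_1(f)$. If the covering is infinite, $H_n(W')=0$ and $\deg f=0$. If it has $k$ sheets, then $W'$ is closed and oriented and $\deg f=k\deg\tilde f$. So $k=1$. $\square$

**Proof of Theorem 5 for $n\le3$.** If $f:V\to W$ and $g:W\to V$ have degree one, $\pi_1(f)$ and $\pi_1(g)$ are onto, so $\pi_1(gf)$ is a surjective endomorphism of the Hopfian group $\pi_1(V)$. It is injective, hence so is $\pi_1(f)$, and $\pi_1(f)$ is an isomorphism. $\square$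

So we need $n\ge4$ and a non-Hopfian f.p. group. A sensible first try is
$$G=\langle a,t\mid ta^2t^{-1}=a^3\rangle,\qquad \varphi(a)=a^2,\ \varphi(t)=t.$$
The map is well defined, as $ta^4t^{-1}=a^6$. It is onto: the image contains $t$, $a^2$ and $ta^2t^{-1}a^{-2}=a$. It is not injective: $w=[tat^{-1},a]$ goes to $[ta^2t^{-1},a^2]=[a^3,a^2]=1$. By Britton's lemma $w\neq 1$, since $w=t\,a\,t^{-1}\,a\,t\,a^{-1}\,t^{-1}\,a^{-1}$ contains no $ta^{2k}t^{-1}$ and no $t^{-1}a^{3k}t$.

Now try to realize $\varphi$ in degree one. Take $W$ with $\pi_1(W)=Q=G$, add summands $S^1\times S^{n-1}$ to get more generators, and do surgery on circles until the group becomes $G$. For the collapsing map to survive the surgery, we need a homomorphism $\theta$ from $\pi_1=Q*F(z_1,\dots,z_m)$ onto $G$ such that $\varphi\theta$ is the map induced by the collapse. That map is the identity on $Q$. So $\theta|_Q$ must be a section of $\varphi$. This is the exact point where the try stops: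

**Claim.** This $\varphi$ has no section.

*Proof.* Let $\sigma$ be one, and $A=\sigma(a)$, $T=\sigma(t)$, so $TA^2T^{-1}=A^3$. $G$ acts on its Bass–Serre tree; the translation length satisfies $\ell(A^k)=|k|\ell(A)$ and is conjugation invariant, so $2\ell(A)=3\ell(A)$ and $\ell(A)=0$. Hence $A$ fixes a vertex and $A=ha^kh^{-1}$ for some $h$ and $k$. Applying $\varphi$, we get $a=\varphi(h)a^{2k}\varphi(h)^{-1}$. Let $G$ act on $\mathbb Q$ by $t(z)=\frac32z$, $a(z)=z+1$; this is an action, since $ta^2t^{-1}(z)=\frac32(\frac23z+2)=z+3$. If $\varphi(h)$ has linear part $(\frac32)^m$, comparison of translations gives $1=2k(\frac32)^m$, so $2k=(\frac23)^m$. This is an integer only for $m=0$, and then $2k=1$, which is impossible. $\square$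

Moreover $K=\ker\varphi$ is far from perfect here: $\varphi$ is injective on conjugates of $\langle a\rangle$, so $K$ acts freely on the tree and is a nontrivial free group. The claim shows only that the recipe cannot start with this $\varphi$. It tells us what to look for: a *split* surjection $G\to G$ with nontrivial kernel, with $G$ f.p.

## 4. Commuting with infinitely many projections at once

Without finiteness such a surjection is easy. Let $G=\bigoplus_{i\ge0}A_5$, and let $\varphi$ be the left shift $(h_0,h_1,\dots)\mapsto(h_1,h_2,\dots)$, $\sigma$ the right shift. Then $\varphi\sigma=\mathrm{id}$ and $\ker\varphi=A_5$ is perfect. But $G$ is not f.g., as a finite set lies in a finite partial sum. We want the shift inside something f.p., and a ring offers more room than a group.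

**The naive ring.** Start with $\mathbb Z\langle x,y\mid yx=1\rangle$. It acts on $\bigoplus_{i\ge0}\mathbb Ze_i$ by $xe_i=e_{i+1}$, $ye_i=e_{i-1}$, $ye_0=0$. With $f=1-xy$ the elements $p_i=x^ify^i$ act as the projections to $\mathbb Ze_i$. From $yx=1$ one gets $f^2=f$, $fx=0$, $yf=0$. Add an idempotent $\varepsilon$ and try $\Phi(\varepsilon)=x\varepsilon y$, $\Psi(\varepsilon)=y\varepsilon x$. The first is fine: $(x\varepsilon y)^2=x\varepsilon(yx)\varepsilon y=x\varepsilon y$. For the second,
$$(y\varepsilon x)^2=y\varepsilon(1-f)\varepsilon x=y\varepsilon x-y\varepsilon f\varepsilon x ,$$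
and the natural way to remove the last term is to impose $\varepsilon f=f\varepsilon$, since $yf=0$. But now $\Psi$ must respect this new relation. Suppose $\varepsilon f=f\varepsilon$. As $(1-f)x=x$ and $y(1-f)=y$,
$$x\,(y\varepsilon x\,p_i)\,y=(1-f)\varepsilon xp_iy=\varepsilon p_{i+1},\qquad x\,(p_i\,y\varepsilon x)\,y=xp_iy\varepsilon(1-f)=p_{i+1}\varepsilon .$$
Since $X\mapsto xXy$ is injective ($yx=1$), $\Psi(\varepsilon)$ commutes with $p_i$ iff $\varepsilon$ commutes with $p_{i+1}$. So the relation for $p_0=f$ forces the relation for $p_1$, that forces $p_2$, and so on. No finite part of this list implies the rest: on $\bigoplus\mathbb Ze_i$ let $\varepsilon e_{k+1}=\varepsilon e_{k+2}=e_{k+1}$ and $\varepsilon e_i=0$ for all other $i$. This is idempotent, and $\varepsilon p_i=p_i\varepsilon=0$ for $i\le k$, but $p_{k+1}\varepsilon e_{k+2}=e_{k+1}$ while $\varepsilon p_{k+1}e_{k+2}=0$.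

**The cure.** Let $\varepsilon$ commute with a f.g. subring $S$ that contains all the $p_i$ and that $x$ and $y$ carry along. In $R$ the subring $S$ is generated by $a,a',b,c$. By (1.2), for $s=a,b,c$ we have
$$sx=x\hat s,\quad ys=\hat sy\qquad\text{with } \hat a=a,\ \hat b=ab,\ \hat c=c. \tag{4.1}$$
Also $a'x=xa'$ and $a'y=ya'$ (multiply $ax=xa$, $ay=ya$ by $a'$ on both sides), hence
$$by=a'(aby)=a'yb=ya'b. \tag{4.2}$$
Relation (1.3) puts $p_0=f=cb$ into $S$. And $xSy\subset S$: indeed $xss'y=(xsy)(xs'y)$, while $xay=a(1-f)$, $xa'y=a'(1-f)$, $xcy=c(1-f)$ and $xby=xya'b=(1-f)a'b$. So $p_{i+1}=xp_iy\in S$ for all $i$. For instance $p_1=c(1-f)a'b$. The four commutation relations in (1.4) thus contain the whole infinite list. It remains to check that $\Phi,\Psi$ respect them, and that $R$ has not collapsed.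

**Proof of Proposition 1.1.**

**Step 1: the idempotents.** As above, $f^2=f$, $fx=x-x(yx)=0$, $yf=y-(yx)y=0$. Since $f=cb$, (1.4) gives $f\varepsilon=\varepsilon f$, so $g^2=f\varepsilon f\varepsilon=f^2\varepsilon^2=g$.

**Step 2: $g\ne0$, by a module on which it acts nontrivially.** Let $U$ be free abelian on $\{e_{k,m}:k\in\mathbb Z,m\in\mathbb N\}$ and let $\tau:\mathbb Z\times\mathbb N\to\mathbb N$ be a bijection. Set
$$\alpha e_{k,m}=e_{k+1,m},\quad \beta e_{k,m}=e_{0,\tau(k,m)},\quad \gamma e_{0,m}=e_{\tau^{-1}(m)},\quad \gamma e_{k,m}=0\ (k\ne0).$$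
Then $\gamma\alpha^i\beta e_{k,m}=\gamma e_{i,\tau(k,m)}$, so $\gamma\alpha^i\beta=\delta_{i0}$ for $i\ge0$. On $\bigoplus_{i\ge0}U$, with elements written $(v,i)$ for $v$ in the $i$-th summand, let
$$x(v,i)=(v,i+1),\quad y(v,i)=(v,i-1),\quad y(v,0)=0,\quad a(v,i)=(\alpha v,i),\quad a'=a^{-1},$$
$$c(v,i)=(\gamma v,i),\qquad b(v,i)=(\alpha^i\beta v,i),\qquad \varepsilon=1.$$
The relations hold:

- $yx=1$ and $aa'=a'a=1$ are clear; $a$ and $c$ act in the same way on every summand, so they commute with $x$ and $y$; and (1.4) is clear for $\varepsilon=1$.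
- $bx(v,i)=(\alpha^{i+1}\beta v,i+1)=xab(v,i)$.
- $yb(v,i)=(\alpha^i\beta v,i-1)=aby(v,i)$ for $i\ge1$, and both are $0$ for $i=0$.
- $cb(v,i)=(\gamma\alpha^i\beta v,i)=\delta_{i0}(v,i)=(1-xy)(v,i)$.

Here $g$ acts as $f$, the projection to the summand $i=0$. So $g\ne0$.

**Step 3: $\Phi$ is well defined.** Relations without $\varepsilon$ are untouched. For (1.4): $(x\varepsilon y)^2=x\varepsilon y$ as above. Next $a\,x\varepsilon y=xa\varepsilon y=x\varepsilon ay=x\varepsilon y\,a$, and the same with $c$ in place of $a$; commutation with $a'=a^{-1}$ follows. Finally $b\,x\varepsilon y=xab\varepsilon y=x\varepsilon aby=x\varepsilon y\,b$, where the last equality is $aby=yb$.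

**Step 4: $\Psi$ is well defined.** $(y\varepsilon x)^2=y\varepsilon x-y\varepsilon f\varepsilon x=y\varepsilon x-yf\varepsilon x=y\varepsilon x$. Next $a\,y\varepsilon x=ya\varepsilon x=y\varepsilon ax=y\varepsilon x\,a$, the same for $c$, and $a'$ follows. With (4.2),
$$b\,y\varepsilon x=ya'b\varepsilon x=y\varepsilon a'bx=y\varepsilon a'xab=y\varepsilon xa'ab=y\varepsilon x\,b .$$

**Step 5: composites.** $\Phi\Psi(\varepsilon)=y(x\varepsilon y)x=\varepsilon$, so $\Phi\Psi=\mathrm{id}$. And $\Psi\Phi(\varepsilon)=xy\varepsilon xy=(1-f)\varepsilon(1-f)=\varepsilon-2f\varepsilon+f\varepsilon=\varepsilon-g$.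

**Step 6: the kernel.** Let $I=RgR$. $\Phi(g)=f\,x\varepsilon y=0$ since $fx=0$, so $I\subset\ker\Phi$. Modulo $I$ the homomorphisms $\Psi\Phi$ and $\mathrm{id}$ agree on generators, so $r\equiv\Psi\Phi(r)$ mod $I$ for all $r\in R$. If $\Phi(r)=0$, this says $r\in I$. $\square$

## 5. Steinberg groups over a finitely presented ring

In this section $n$ is a matrix size. The group $\mathrm{St}_n(R)$ has generators $x_{ij}(r)$, $1\le i\ne j\le n$, $r\in R$, and relations
$$x_{ij}(r)x_{ij}(s)=x_{ij}(r+s),\qquad [x_{ij}(r),x_{kl}(s)]=1\ \ (j\ne k,\ i\ne l),$$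
$$[x_{ij}(r),x_{jk}(s)]=x_{ik}(rs)\ \ (i,j,k\text{ distinct}).$$
Example: the matrices $1+rE_{ij}$ satisfy these, e.g. $(1+rE_{12})(1+sE_{23})(1-rE_{12})(1-sE_{23})=1+rsE_{13}$. So $x_{ij}(r)\mapsto1+rE_{ij}$ defines a homomorphism $\mathrm{St}_n(R)\to GL_n(R)$. A ring homomorphism $R\to R'$ induces $\mathrm{St}_n(R)\to\mathrm{St}_n(R')$.

**Lemma 5.1.** If $I\subset R$ is a two-sided ideal, $\ker(\mathrm{St}_n(R)\to\mathrm{St}_n(R/I))$ is the normal closure $M$ of all $x_{ij}(r)$, $r\in I$.

*Proof.* $M$ is contained in the kernel. In $\mathrm{St}_n(R)/M$, $x_{ij}(r)$ depends only on $r$ mod $I$, and the Steinberg relations of $R/I$ hold. So $x_{ij}(r+I)\mapsto x_{ij}(r)M$ is a map $\mathrm{St}_n(R/I)\to\mathrm{St}_n(R)/M$ inverse to the natural one. $\square$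

**Lemma 5.2.** In a group, let $X,Z$ commute, let $C=[X,Y]$, $D=[Y,Z]$, and let $D$ commute with $C$ and with $[C,Z]$. Then $[X,D]=[C,Z]$.

*Proof.* $XYX^{-1}=CY$ and $XZX^{-1}=Z$, so
$$XDX^{-1}=[CY,Z]=C(YZY^{-1}Z^{-1})ZC^{-1}Z^{-1}=CDC^{-1}\cdot CZC^{-1}Z^{-1}=D[C,Z].$$
Hence $[X,D]=D[C,Z]D^{-1}=[C,Z]$. $\square$

When we use it, $D$ commutes with $C$ and $Z$, which is enough.

**Proposition 5.3.** If $R$ is an f.p. ring and $n\ge5$, then $\mathrm{St}_n(R)$ is f.p.

(Krstić–McCool, J. Pure Appl. Algebra 141 (1999), give $n\ge4$. The proof below is for $n\ge5$, which is all we need.)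

*Proof.* **Step 1: a finite presentation for free rings.** Let $L=\mathbb Z\langle s_1,\dots,s_m\rangle$ and $S=\{1,s_1,\dots,s_m\}$. Let $P$ be the group with the finitely many generators $x_{ij}(s)$, $s\in S$, and the finitely many relations

(a) $[x_{ij}(s),x_{kl}(t)]=1$ for $j\ne k$, $i\ne l$, $s,t\in S$;

(b) $[x_{ij}(s),x_{jk}(1)]=x_{ik}(s)=[x_{ij}(1),x_{jk}(s)]$ for $i,j,k$ distinct, $s\in S$.

The aim is $P\cong\mathrm{St}_n(L)$. We must construct $x_{ij}(w)\in P$ for longer words $w$ in the $s_i$ as commutators, and show that the choices do not matter. The empty word is $1$. By induction on $d\ge1$ we define $x_{ij}(w)$ for $|w|\le d$ such that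

- $(A_d)$: $x_{ij}(u),x_{kl}(v)$ commute if $j\ne k$, $i\ne l$, $|u|,|v|\le d$;
- $(B_d)$: $[x_{ij}(u),x_{jk}(v)]=x_{ik}(uv)$ if $|u|+|v|\le d$ and $i,j,k$ are distinct.

For $d=1$ these are (a) and (b). Assume $(A_d)$ and $(B_d)$.

**Step 2: words of length $d+1$.** Let $|w|=d+1$, $w=tv$ with $|t|=1$, and $v=v'v''$ with $v''$ nonempty ($v'$ may be empty). For $i,j,k,l$ distinct put $X=x_{ij}(t)$, $Y=x_{jl}(v')$, $Z=x_{lk}(v'')$. All words that occur have length at most $d$. By $(B_d)$, $C=[X,Y]=x_{il}(tv')$ (here $|t|+|v'|\le d$ since $v''\ne1$) and $D=[Y,Z]=x_{jk}(v)$. By $(A_d)$, $X$ commutes with $Z$, and $D=x_{jk}(v)$ commutes with $C=x_{il}(tv')$ and $Z=x_{lk}(v'')$. Lemma 5.2 gives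
$$[x_{ij}(t),x_{jk}(v)]=[x_{il}(tv'),x_{lk}(v'')]. \tag{5.1}$$
With $v'=1$ this says that $[x_{ij}(t),x_{jk}(v)]$ does not depend on $j$; call it $x_{ik}(w)$. Then (5.1), read for general $v'$, says
$$[x_{il}(u),x_{lk}(u')]=x_{ik}(w)\quad\text{for every factorization } w=uu' \text{ into nonempty words and every } l\ne i,k. \tag{5.2}$$

**Step 3: $(A_{d+1})$.** Let $j\ne k$, $i\ne l$, $|v|=d+1$. As $n\ge5$ there is $m\notin\{i,j,k,l\}$. By (5.2), $x_{kl}(v)=[x_{km}(v_1),x_{ml}(v_2)]$ with $|v_1|,|v_2|\le d$. If $|u|\le d$, then $x_{ij}(u)$ commutes with $x_{km}(v_1)$ (as $j\ne k$, $i\ne m$) and with $x_{ml}(v_2)$ (as $j\ne m$, $i\ne l$), by $(A_d)$, hence with $x_{kl}(v)$. The condition $j\neq k$, $i\ne l$ is symmetric in the two pairs, so we now know the case where one of the words has length $\le d$. If $|u|=d+1$, that case shows that $x_{ij}(u)$ commutes with both entries of the commutator, hence with $x_{kl}(v)$.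

**Step 4: $(B_{d+1})$.** For $|u|+|v|=d+1$ with both words nonempty this is (5.2). What remains is one empty word. Let $w=tv$ as in Step 2 and $i,j,k,l$ distinct.

- Put $X=x_{ij}(1)$, $Y=x_{jl}(t)$, $Z=x_{lk}(v)$. Then $C=x_{il}(t)$ by (b), $D=x_{jk}(w)$ and $[C,Z]=x_{ik}(w)$ by (5.2). $X,Z$ commute, and $D$ commutes with $C$ and $Z$ by $(A_{d+1})$. So $[x_{ij}(1),x_{jk}(w)]=x_{ik}(w)$.
- Put $X=x_{il}(t)$, $Y=x_{lj}(v)$, $Z=x_{jk}(1)$. Then $C=x_{ij}(w)$ by (5.2) and $D=x_{lk}(v)$ by $(B_d)$. $X,Z$ commute, and $D$ commutes with $C$ and $Z$ by $(A_{d+1})$. So $[x_{ij}(w),x_{jk}(1)]=[C,Z]=[X,D]=[x_{il}(t),x_{lk}(v)]=x_{ik}(w)$.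

The induction is complete.

**Step 5: from words to ring elements.** For $r=\sum n_ww\in L$ put $x_{ij}(r)=\prod_wx_{ij}(w)^{n_w}$. The factors commute by (A) with $(k,l)=(i,j)$, so this is well defined and additive in $r$. The commutation relations follow from (A). For $i,j,k$ distinct consider the subgroup generated by all $x_{ij}(w)$ and $x_{jk}(w)$. The commutators of its generators are trivial or of the form $x_{ik}(uv)^{\pm1}$, and $x_{ik}(\cdot)$ commutes with $x_{ij}(\cdot)$ and $x_{jk}(\cdot)$. So commutators are central in this subgroup, hence bimultiplicative, and $[x_{ij}(r),x_{jk}(s)]=x_{ik}(rs)$. Thus $x_{ij}(r)\mapsto x_{ij}(r)$ is a homomorphism $\mathrm{St}_n(L)\to P$. There is an obvious homomorphism $P\to\mathrm{St}_n(L)$, as (a), (b) hold in $\mathrm{St}_n(L)$; it takes $x_{ij}(w)$ to $x_{ij}(w)$ because both are formed by the same commutators. So the maps are mutually inverse.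

**Step 6: general $R$.** Let $R=L/J$ with $J$ generated as an ideal by $r_1,\dots,r_k$. In the quotient of $\mathrm{St}_n(L)$ by the finitely many elements $x_{ij}(r_q)$, every
$$x_{ij}(ur_qv)=\big[[x_{ip}(u),x_{pl}(r_q)],x_{lj}(v)\big]\qquad(i,j,p,l\text{ distinct})$$
dies. The elements $ur_qv$ generate $J$ additively, so all $x_{ij}(r)$, $r\in J$, die. By Lemma 5.1 the quotient is $\mathrm{St}_n(R)$. $\square$

**Proof of Theorem 1.** Let $R,\Phi,\Psi,g$ be as in Section 1, $I=RgR$, and $G=\mathrm{St}_5(R)$, which is f.p. by Proposition 5.3. Put $\varphi=\mathrm{St}_5(\Phi)$ and $\sigma=\mathrm{St}_5(\Psi)$. Then $\varphi\sigma=\mathrm{St}_5(\Phi\Psi)=\mathrm{id}$. Let $K=\ker\varphi$.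

*$K\ne1$:* $\varphi(x_{12}(g))=x_{12}(\Phi(g))=1$, and $x_{12}(g)\neq1$ because its image $1+gE_{12}$ in $GL_5(R)$ is not $1$.

*$K$ is perfect:* $\Phi$ is onto with kernel $I$, so it identifies $R/I$ with $R$, and Lemma 5.1 shows that $K$ is the normal closure in $G$ of the $x_{ij}(r)$ with $r\in I$. As $g=g^2$, for $r,r'\in R$ and $k\ne i,j$
$$x_{ij}(rgr')=[x_{ik}(rg),x_{kj}(gr')]\in[K,K].$$
Sums of elements $rgr'$ fill out $I$, so $x_{ij}(r)\in[K,K]$ for all $r\in I$. Since $[K,K]$ is normal in $G$, $K=[K,K]$. $\square$

## 6. Surgery from a section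

Two standard facts are needed first.

**Lemma 6.1 (B. H. Neumann).** If $\theta:\Gamma\to G$ is onto, $\Gamma$ f.g., $G$ f.p., then $\ker\theta$ is normally generated by finitely many elements.

*Proof.* Let $\Gamma=\langle y_1,\dots,y_p\rangle$ and $G=\langle s_1,\dots,s_m\mid r_1,\dots,r_l\rangle$. Choose $u_i\in\Gamma$ with $\theta(u_i)=s_i$ and words $w_k$ with $\theta(y_k)=w_k(s)$. Let $M$ be the normal closure of all $r_j(u)$ and $y_kw_k(u)^{-1}$; then $M\subset\ker\theta$. In $\Gamma/M$ the $r_j(u)$ vanish, so $s_i\mapsto u_iM$ is a homomorphism $G\to\Gamma/M$. It is onto, since $y_k\equiv w_k(u)$, and its composite with $\Gamma/M\to G$ is the identity. So $\Gamma/M\to G$ is an isomorphism and $M=\ker\theta$. $\square$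

**Fact 6.2.** Let $n\ge4$ and $Q$ f.p. There is a closed connected oriented $W^n$ with $\pi_1(W)=Q$: if $Q=\langle s_1,\dots,s_m\mid r_1,\dots,r_l\rangle$, start with $\#_m(S^1\times S^{n-1})$, whose group is free on the $s_i$, and do surgery on disjoint embedded circles representing the $r_j$. Removing the circles does not change $\pi_1$ (codimension $n-1\ge3$), and gluing in $D^2\times S^{n-2}$ kills the $r_j$ (as $S^{n-2}$ is simply connected).

**Lemma 6.3.** Let $n\ge4$, let $f_0:V_0\to W$ be a map of degree $d$ between closed connected oriented $n$-manifolds, let $G$ be f.p., $\varphi:G\to\pi_1(W)$ and $\theta:\pi_1(V_0)\to G$ with $\theta$ onto and $\varphi\theta=\pi_1(f_0)$. Then there are a closed connected oriented $V^n$ with $\pi_1(V)=G$ and $f:V\to W$ of degree $d$ with $\pi_1(f)=\varphi$.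

*Proof.* By Lemma 6.1, $\ker\theta$ is the normal closure of finitely many $\rho_1,\dots,\rho_l$. Represent them by disjoint embedded circles; their normal bundles are trivial by orientability. Let $\Omega=V_0\times[0,1]\cup(\text{2-handles})$ be the trace of surgery on these circles in $V_0\times1$, and let $V$ be its other end. Since $\pi_1(f_0)(\rho_j)=\varphi\theta(\rho_j)=1$, $f_0$ extends over the 2-handles to $\Omega\to W$. Let $f$ be the restriction to $V$. As $V$ and $V_0$ are homologous in $\Omega$, $\deg f=\deg f_0=d$. Turned upside down, $\Omega$ is $V\times[0,1]$ with handles of index $n-1\ge3$ attached. So $V$ is connected and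
$$\pi_1(V)=\pi_1(\Omega)=\pi_1(V_0)/\langle\langle\rho_1,\dots,\rho_l\rangle\rangle=G,$$
the last identification by $\theta$. Under it, $\pi_1(f)\theta=\pi_1(f_0)=\varphi\theta$, and $\theta$ is onto, so $\pi_1(f)=\varphi$. $\square$

**Proof of Theorem 2.** Let $n\ge4$, $Q=G$, and $\varphi,\sigma$ as in Theorem 1. Only the splitting $\varphi\sigma=\mathrm{id}$ is used. Take $W^n$ with $\pi_1(W)=Q$. Let $g_1,\dots,g_m$ generate $G$, and put $k_i=g_i\,\sigma\varphi(g_i)^{-1}$, so $\varphi(k_i)=1$. Let $V_0=W\#m(S^1\times S^{n-1})$, so $\pi_1(V_0)=\Gamma=Q*F(z_1,\dots,z_m)$, and let $f_0:V_0\to W$ collapse the added summands. It has degree $1$ and $\pi_1(f_0)=\pi$, where $\pi|_Q=\mathrm{id}$, $\pi(z_i)=1$. Define $\theta:\Gamma\to G$ by $\theta|_Q=\sigma$ and $\theta(z_i)=k_i$; this is where the section is needed. Then $\theta$ is onto, as $g_i=k_i\cdot\sigma(\varphi(g_i))$, and $\varphi\theta=\pi$ on $Q$ and on the $z_i$. Lemma 6.3 with $d=1$ finishes the proof. $\square$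

This answers Question (2.8): such a $\mathbb Z$-geomorphism exists.

## 7. The class $e\in H^2(Q;K_{ab})$ and the possible degrees

We recall the facts about extensions with abelian kernel. Let $A$ be a $Q$-module and $1\to A\to E\to Q\to1$ an extension inducing the given action. Its class in $H^2(Q;A)$ is zero iff $E\to Q$ splits. For a homomorphism $\alpha:Q'\to Q$ the class of the pulled back extension $Q'\times_QE$ is $\alpha^*$ of the class. For a $Q$-map $m:A\to A'$ the image of the class is the class of the pushout extension $E'$, which comes with a homomorphism $j:E\to E'$ over $Q$ that restricts to $m$ on $A$. A *derivation* $D:F\to A$ on a group $F$ acting on $A$ satisfies $D(ww')=D(w)+w\cdot D(w')$; for example $D(w)=w\cdot a_0-a_0$ for a fixed $a_0\in A$.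

**Proof of Theorem 4, necessity.** Let $f:V\to W$ have degree $d$ and $\pi_1(f)=\varphi$. Let $M$ be a $Q$-module and $z\in H^2(W;M)$. The projection formula gives
$$f_*(f^*z\cap[V])=z\cap f_*[V]=d\,(z\cap[W]).$$
If $f^*z=0$, then $(dz)\cap[W]=0$, so $dz=0$ by Poincaré duality with local coefficients. Let $\kappa:W\to BQ$ be the classifying map and take $z=\kappa^*e$. The class $\varphi^*e\in H^2(G;K_{ab})$ vanishes, because the pulled back extension $G\times_QG/[K,K]\to G$ is split by $\gamma\mapsto(\gamma,\gamma[K,K])$. As $f^*\kappa^*e$ is the image of $\varphi^*e$ in $H^2(V;K_{ab})$, it is $0$, and so $d\,\kappa^*e=0$. $BQ$ is obtained from $W$, up to homotopy, by attaching cells of dimension $\ge3$, so $\kappa^*$ is injective on $H^2$. Hence $de=0$. $\square$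

**Proof of Theorem 4, sufficiency.** Let $n\ge4$ and $de=0$.

**Step 0: it is enough to find a map $\mu$ into $G$.** *Suppose $W$ is closed connected oriented with $\pi_1(W)=Q$, $V_1^n$ is closed connected oriented, $f_1:V_1\to W$ has degree $d$, and $\mu:\pi_1(V_1)\to G$ satisfies $\varphi\mu=\pi_1(f_1)$. Then $\varphi$ is a geomorphism of degree $d$ in dimension $n$.* Indeed, let $g_1,\dots,g_m$ generate $G$. Form $V_0=V_1\#m(S^1\times S^{n-1})$ and map it to $W$ by $f_1$ and, on the $i$-th summand, by $S^1\times S^{n-1}\to S^1\to W$ with a loop representing $\varphi(g_i)$. The degree is unchanged, since these pieces factor through $S^1$. Now $\pi_1(V_0)=\pi_1(V_1)*F(z_1,\dots,z_m)$, and $\theta$, equal to $\mu$ on $\pi_1(V_1)$ with $\theta(z_i)=g_i$, is onto and lies over $Q$. Lemma 6.3 applies.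

If $d=0$, use Step 0 with any $W$ as in Fact 6.2, $V_1=S^n$ and a constant map. If $d<0$, reverse the orientation of $V$ in the result for $|d|$. So from now on $d\ge1$. The plan is to build $V_1$ from $d$ copies of one piece, joined by surfaces. The relation $de=0$ will say that certain products in $K$ are products of commutators, and those are what surfaces can absorb.

**Step 1: algebra, turning $de=0$ into commutators.** Let $Q=\langle s_1,\dots,s_m\mid r_1,\dots,r_l\rangle$ with $l\ge1$ (the empty relator is allowed), $F=F(s_1,\dots,s_m)$, $N_F=\ker(F\to Q)$, $A=K_{ab}$, $E=G/[K,K]$. Let $\lambda:F\to G$ lift $F\to Q$, let $\tilde\lambda:F\to E$ be its image, and let $\bar\lambda=\tilde\lambda|_{N_F}:N_F\to A$.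

*There is a derivation $D:F\to A$ with $D|_{N_F}=d\bar\lambda$.* Let $j:E\to E'$ be the pushout along multiplication by $d$ on $A$. Its class is $de=0$, so there is a section $s:Q\to E'$. For $w\in F$ with image $\bar w\in Q$ define $D(w)\in A$ by $j(\tilde\lambda(w))=D(w)\,s(\bar w)$. Multiplying out,
$$D(ww')\,s(\bar w\bar w')=D(w)s(\bar w)D(w')s(\bar w')=D(w)\,(w\cdot D(w'))\,s(\bar w\bar w'),$$
so $D$ is a derivation. For $w\in N_F$, $s(\bar w)=1$ and $D(w)=j(\bar\lambda(w))=d\bar\lambda(w)$.

Now $w\mapsto(-D(w))\tilde\lambda(w)$ is a homomorphism $F\to E$ over $Q$, since $\tilde\lambda(w)$ acts on $A$ as $w$ does. As $F$ is free it lifts to $\lambda_1:F\to G$, again over $Q$. Put $\lambda_2=\dots=\lambda_d=\lambda$. Then $\varphi\lambda_c(r_j)=1$, so $\lambda_c(r_j)\in K$, and in $K_{ab}$, written additively,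
$$\sum_{c=1}^d\lambda_c(r_j)=d\bar\lambda(r_j)-D(r_j)=0 .$$
So there are $k_{jq},k'_{jq}\in K$ with
$$\prod_{c=1}^d\lambda_c(r_j)=\prod_{q=1}^{h_j}[k_{jq},k'_{jq}]\qquad\text{in }G. \tag{7.1}$$

**Step 2: the manifolds.** Let $P=\#_mS^1\times S^{n-1}$ (that is, $S^n$ if $m=0$), with disjoint embedded circles representing the $r_j$, and tubular neighborhoods $T_j\cong S^1\times D^{n-1}$. Put
$$P^\circ=P\setminus\bigsqcup_j\mathrm{int}\,T_j,\qquad W=P^\circ\cup\bigsqcup_jD^2_j\times S^{n-2}.$$
As in Fact 6.2, $\pi_1(P^\circ)=F$ and $\pi_1(W)=Q$. Let $\Sigma_j$ be the compact connected oriented surface of genus $h_j$ with boundary circles $\partial_1,\dots,\partial_d$, and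
$$V_1=\bigsqcup_{c=1}^dP^\circ_c\ \cup\ \bigsqcup_j\Sigma_j\times S^{n-2}.$$
Here $P^\circ_c$ are copies of $P^\circ$, and $\partial_c\Sigma_j\times S^{n-2}$ is glued to $\partial T_j\subset P^\circ_c$ as $\partial D_j^2\times S^{n-2}$ is in $W$, by orientation preserving diffeomorphisms $\partial_c\Sigma_j\to\partial D_j^2$. These extend to a map $p_j:\Sigma_j\to D_j^2$, as the disc is contractible. Let $f_1:V_1\to W$ be the identity $P_c^\circ\to P^\circ$ on each copy, and $p_j\times\mathrm{id}$ on $\Sigma_j\times S^{n-2}$. Each $\Sigma_j$ meets all $d$ copies and $l\ge1$, so $V_1$ is connected; it is closed and oriented. A point of $\mathrm{int}\,P^\circ$ has exactly $d$ preimages, one in each copy, each of sign $+1$. So $\deg f_1=d$.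

**Step 3: the homomorphism $\mu$.** Compose paths from left to right. Take a base point $*\in P^\circ$ with copies $*_c\in P_c^\circ$, and paths $\delta_j$ in $P^\circ$ from $*$ to $\partial T_j$ that carry the boundary loop $\partial D_j^2$ to $r_j$. Fix $b_j\in\Sigma_j$, placed in $\Sigma_j\times S^{n-2}$ at the $S^{n-2}$-coordinate of the end of $\delta_j$. Take paths in $\Sigma_j$ from the ends of the $d$ copies of $\delta_j$ to $b_j$ such that $\pi_1(\Sigma_j,b_j)$ is generated by the boundary loops $t_{j1},\dots,t_{jd}$ carried along these paths, and by $\alpha_{jq},\beta_{jq}$ $(1\le q\le h_j)$, with the single relation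
$$\prod_ct_{jc}=\prod_q[\alpha_{jq},\beta_{jq}].$$
This is the usual presentation of the group of a surface of genus $h_j$ with $d$ boundary circles. Let $\epsilon_{cj}$ be the composite path from $*_c$ along the copy of $\delta_j$ to $b_j$. As $S^{n-2}$ is simply connected, van Kampen's theorem says that the fundamental groupoid of $V_1$ on the points $*_c,b_j$ is generated by the groups $F_c=\pi_1(P_c^\circ,*_c)$ and $\pi_1(\Sigma_j,b_j)$ and the $\epsilon_{cj}$, with the additional relations
$$\epsilon_{cj}\,t_{jc}\,\epsilon_{cj}^{-1}=r_j^{(c)},$$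
where $r_j^{(c)}$ is $r_j$ in $F_c=F$. Define $\mu$ from this groupoid to $G$ by
$$\mu|_{F_c}=\lambda_c,\quad \epsilon_{cj}\mapsto1,\quad t_{jc}\mapsto\lambda_c(r_j),\quad\alpha_{jq}\mapsto k_{jq},\quad\beta_{jq}\mapsto k'_{jq}.$$
The surface relations hold by (7.1), and the others are clear.

It remains to compare with $f_1$. The image of $\epsilon_{cj}$ in $W$ is $\delta_j$ followed by a path in $D_j^2\times\mathrm{pt}$ with endpoints independent of $c$; as $D_j^2$ is simply connected, its homotopy class does not depend on $c$. Use these classes to identify the groupoid of $W$ on the image points with $\pi_1(W,*)=Q$, so that they become $1$. Then $f_1$ induces $F_c\to Q$ (the quotient map), $\epsilon_{cj}\mapsto1$, and $\pi_1(\Sigma_j)\to1$ since it factors through the disc. And $\varphi\mu$ is the same: $\varphi\lambda_c$ is the quotient map, and $\lambda_c(r_j),k_{jq},k_{jq}'\in K$. Restricting to $\pi_1(V_1,*_1)$, we get $\varphi\mu=\pi_1(f_1)$. Step 0 finishes the proof.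

**Step 4: the final statements.** The integers invertible in $\mathbb Z$ are $\pm1$, and $\pm e=0$ iff $G/[K,K]\to Q$ splits. For general $\Lambda$: if $de=0$ with $d$ invertible in $\Lambda$, then $d\ne0$, and the order of $e$ divides $d$, hence is invertible in $\Lambda$. Conversely take $d$ to be the order of $e$. $\square$

## 8. Degree one self-maps from a perfect kernel

For $n\ge4$ we now want $V=W$. The case $n\le3$ of Theorem 5 was done in Section 3. Let $G,\varphi,K$ be as in Theorem 1, and $\Lambda_0=\mathbb ZG$. What we use is that $\varphi$ is onto, not injective, and $K_{ab}=0$. The plan is to find a 2-complex $Y$ with a self-map that induces $\varphi$ and is a homology equivalence over $\Lambda_0$, to thicken $Y$ to an $(n+1)$-manifold $N$ that embeds in its own interior by that map, and to compare $V=\partial N$ with the boundary of the image. We write $\Lambda_0\otimes_\varphi(-)$ for the tensor product in which $G$ acts on the right of $\Lambda_0$ through $\varphi$.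

**Step 1: a self-map of a 2-complex.** *There are a finite 2-complex $Y$ with $\pi_1(Y)=G$ and a map $F:Y\to Y$ with $\pi_1(F)=\varphi$ that induces an isomorphism $H_*(\Lambda_0\otimes_\varphi C_*(\tilde Y))\to H_*(\tilde Y)$.*

Let $X$ be a finite presentation complex of $G$ with one vertex and $c_i$ cells of dimension $i$, and $F_0:X\to X$ a cellular map inducing $\varphi$. Put $B=C_*(\tilde X)$ and $A=\Lambda_0\otimes_\varphi C_*(\tilde X)$; $A_i$ and $B_i$ are free of rank $c_i$. The lift of $F_0$ induces a chain map $h:A\to B$. Since $\varphi$ is onto with kernel $K$, $A\cong C_*(\tilde X/K)$. So $H_0(A)=\mathbb Z$ and $H_1(A)=K_{ab}=0$; this is where perfection enters. Also $H_1(B)=0$, and $h$ is an isomorphism on $H_0$, being induced by a map of connected spaces $\tilde X/K\to\tilde X$. Only $H_2$ can go wrong. We repair it by adding 2-spheres.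

*A projective module.* Consider
$$B_2\oplus A_1\to B_1\oplus A_0\to B_0\to0,\qquad(b,a)\mapsto(db-h_1a,\,da),\quad(b_1,a_0)\mapsto db_1+h_0a_0. \tag{8.1}$$
The composite is $-dh_1a+h_0da=0$. The sequence is exact at $B_0$, since $h$ is onto on $H_0$. It is exact in the middle: if $db_1=-h_0a_0$, injectivity of $h$ on $H_0$ gives $a_0=da$; then $d(b_1+h_1a)=db_1+h_0a_0=0$, so $b_1+h_1a=db$ for some $b$ as $H_1(B)=0$, and $(b_1,a_0)$ is the image of $(b,a)$. Let
$$Z=\{(b,a)\in B_2\oplus A_1:\ db=h_1a,\ da=0\}$$
be the kernel on the left. As $B_0$ is free, the second map splits; its kernel $U$ is projective with $U\oplus B_0\cong B_1\oplus A_0$, so the first map splits onto $U$ and $Z\oplus U\cong B_2\oplus A_1$. Hence $Z$ is projective and $Z\oplus B_1\oplus A_0\cong B_2\oplus A_1\oplus B_0$, that is,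
$$Z\oplus\Lambda_0^s\cong\Lambda_0^c,\qquad s=c_0+c_1,\quad c=c_2+s.$$

*Schanuel's trick.* Let $Z_1(A)$ be the 1-cycles. The map $q:Z\to Z_1(A)$, $(b,a)\mapsto a$, is onto, since for a cycle $a$ the element $h_1a$ is a cycle, hence a boundary. Its kernel is $Z_2(B)$. The map $p=d:A_2\to Z_1(A)$ is onto, as $H_1(A)=0$. Since $A_2$ and $Z$ are projective there are $\xi:A_2\to Z$ and $\zeta:Z\to A_2$ with $q\xi=p$ and $p\zeta=q$. Define
$$\Theta:A_2\oplus Z\to Z\oplus A_2,\qquad \Theta(u,v)=\big(v+\xi(u-\zeta v),\ u-\zeta v\big).$$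
It is the composite of the isomorphisms $(u,v)\mapsto(u-\zeta v,v)$ and $(u,v)\mapsto(v+\xi u,u)$, and
$$q\big(v+\xi(u-\zeta v)\big)=qv+pu-qv=du .$$
Add $\Lambda_0^s$ on both sides and identify $Z\oplus\Lambda_0^s$ (source) and $A_2\oplus\Lambda_0^s$ (target) with $E:=\Lambda_0^c$. We get an isomorphism
$$\Theta':A_2\oplus E\to Z\oplus E,\qquad\Theta'(u,e)=\big((\omega(u,e),du),\ \eta(u,e)\big),\qquad d\,\omega(u,e)=h_1(du), \tag{8.2}$$
where the last equation says that $(\omega(u,e),du)$ lies in $Z$.

*The new chain map.* Let $A'=A\oplus E[2]$ and $B'=B\oplus E[2]$, with $E$ in degree $2$ and zero differential on it. Put $h'_i=h_i$ for $i\le1$ and $h'_2=(\omega,\eta):A_2\oplus E\to B_2\oplus E$. By (8.2) this is a chain map. It is an isomorphism on $H_0$, and $H_1(A')=H_1(B')=0$. Since the $A_1$-coordinate of $\Theta'(u,e)$ is $du$, $\Theta'$ restricts to an isomorphism from $\{du=0\}=Z_2(A')$ onto $\ker q\oplus E=Z_2(B)\oplus E=Z_2(B')$, and this restriction is $h'_2$. So $h'$ is an isomorphism on $H_2$ too.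

*Realization.* Put $Y=X\vee\bigvee_cS^2$. Then $C_*(\tilde Y)=B'$ and $\Lambda_0\otimes_\varphi C_*(\tilde Y)=A'$. By Hurewicz, $\pi_2(Y)=H_2(\tilde Y)=Z_2(B')$. Let $F=F_0$ on the 1-skeleton. On each 2-cell $\sigma$ of $X$ change $F_0$ by the element $h'_2(\sigma,0)-(h_2\sigma,0)$; it is a cycle, because its boundary is $h_1d\sigma-h_1d\sigma=0$, so it is an element of $\pi_2(Y)$. On the $j$-th sphere let $F$ represent $h'_2(0,e_j)$, a cycle since $d\omega(0,e_j)=0$. Then $F$ induces $\varphi$ on $\pi_1$ and $h'$ on chains.

**Step 2: a parallelizable thickening of $Y$.** Let $N^{(1)}$ be the orientable $(n+1)$-dimensional handlebody with one 0-handle and a 1-handle for each 1-cell of $Y$, with a trivialization $\tau$ of its tangent bundle. Choose disjoint embedded circles $\gamma_i\subset\partial N^{(1)}$ realizing the attaching maps of the 2-cells of $Y$.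

(∗) *For a circle $\gamma$ in the boundary of an oriented $(n+1)$-manifold $L$ with a trivialization $\tau$ of $TL$, there is up to homotopy exactly one (orientation compatible) normal framing of $\gamma$ in $\partial L$ for which $\tau$ extends over the 2-handle attached by it.* Indeed, framings form a torsor under $\pi_1SO(n-1)=\mathbb Z/2$, and the obstruction to extending $\tau$, which compares $\tau|_\gamma$ with the trivialization of the tangent bundle of the handle, lies in $\pi_1SO(n+1)=\mathbb Z/2$. A change of framing changes the obstruction by its image under $\pi_1SO(n-1)\to\pi_1SO(n+1)$. This is an isomorphism, since $n-1\ge3$. So exactly one framing has zero obstruction.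

Attach 2-handles along the $\gamma_i$ with these framings. The result $N\simeq Y$ is parallelizable with trivialization $\tau$. Let $V=\partial N$. As $TV\oplus\mathbb R=TN|_V$, $V$ is stably parallelizable; it is closed and oriented. $N$ is obtained from $V\times[0,1]$ by handles of index $\ge n-1\ge3$, so $V$ is connected and $\pi_1(V)=\pi_1(N)=G$.

**Step 3: an orientation preserving embedding $j:N\to\mathrm{int}\,N$ homotopic to $F$.** Let $F_N:N\to N$ correspond to $F$ under $N\simeq Y$. We build $j$ handle by handle.

*0-handle.* Embed it in a small ball, preserving orientation.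

*1-handles.* Embed the cores as disjoint arcs outside the image of the 0-handle, with the prescribed ends, representing $F_N$ on the 1-cells, and thicken them. The thickening of an arc depends on a normal framing rel ends, a choice in $\pi_1SO(n)=\mathbb Z/2\cong\pi_1SO(n+1)$. Pulling $\tau$ back by the differential of $j$ gives a trivialization $j^*\tau$ of $TN^{(1)}$, and the difference between $j^*\tau$ and $\tau$ is measured by one element of $\pi_1SO(n+1)$ for each 1-handle. So we can choose the framings such that $j^*\tau\simeq\tau$ on $N^{(1)}$.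

*Cores of the 2-handles.* Put $N_1^{(1)}=j(N^{(1)})$. By the homotopy extension property we may assume $F_N=j$ on $N^{(1)}$. Then $F_N$ on the core discs of the 2-handles gives maps $D^2\to N$ with boundary $j(\gamma_i)$. We want them to be disjoint embedded discs that meet $N_1^{(1)}$ transversally, exactly in their boundaries. Take a collar $\partial N_1^{(1)}\times[0,1]$ outside $N_1^{(1)}$. Inserting a path out along the collar and back, we may assume, up to homotopy rel boundary, that a collar of $\partial D^2$ is mapped to $j(\gamma_i)\times[0,1]$ in the standard way. The remaining disc has boundary $j(\gamma_i)\times1$. As $2+1<n+1$, move it rel boundary off the 1-dimensional spine of $N_1^{(1)}$. The complement of the spine in $N_1^{(1)}\cup(\text{collar})$ deformation retracts to $\partial N_1^{(1)}\times1$, so we can push the remaining disc out of the collar region. As $2+2<n+1$, a further small homotopy rel boundary, outside the collar and in $\mathrm{int}\,N$, makes these discs embedded and disjoint.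

*Thickening the 2-handles.* The normal framing of such a disc (unique up to homotopy, compatible with orientation) induces a normal framing of $j(\gamma_i)$ in $\partial N_1^{(1)}$. For this framing $\tau|_{N_1^{(1)}}$ extends over the handle, because $\tau$ is defined on all of $N$. Transport this framing back by $j$: we get a framing of $\gamma_i$ in $\partial N^{(1)}$ for which $j^*\tau\simeq\tau$ extends over the handle. By (∗) it is, up to homotopy, the attaching framing used to build $N$. So $j$ extends over the 2-handles. The extension is homotopic to $F_N$, since it is so on the cores rel $N^{(1)}$, and it preserves orientation.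

**Step 4: $V$ is a deformation of the region between the two boundaries.** Let $N_1=j(N)$, $V_1=\partial N_1=j(V)$ and $C=N\setminus\mathrm{int}\,N_1$, so $\partial C=V\sqcup-V_1$. Since $N_1$ is $V_1\times[0,1]$ with handles of index $\ge3$, $N$ is obtained from $C$ by handles of index $\ge3$. So $C$ is connected and $\pi_1(C)=\pi_1(N)=G$; as $\pi_1(V)\to\pi_1(N)$ is an isomorphism, so is $\pi_1(V)\to\pi_1(C)$.

By excision $H_*(C,V_1;\Lambda_0)=H_*(N,N_1;\Lambda_0)$. The map $H_*(N_1;\Lambda_0)\to H_*(N;\Lambda_0)$ is, via $j:N\cong N_1$ and $j\simeq F_N$, the map $H_*(\Lambda_0\otimes_\varphi C_*(\tilde Y))\to H_*(\tilde Y)$ of Step 1, an isomorphism. So $H_*(C,V_1;\Lambda_0)=0$. The chain complex $C_*(C,V_1;\Lambda_0)$ is bounded, free and acyclic, hence contractible, so $H_*(C,V_1;M)=0$ for every $\Lambda_0$-module $M$. By Lefschetz duality $H^k(C,V;M)\cong H_{n+1-k}(C,V_1;M)=0$ for all $k$ and $M$.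

*$C_*(C,V;\Lambda_0)$ is acyclic.* Otherwise let $H_k$ be its lowest nonzero homology group. The part of the complex below degree $k$ splits off, so $H^k(C,V;M)=\mathrm{Hom}_{\Lambda_0}(H_k,M)$. With $M=H_k$ we get $\mathrm{Hom}(H_k,H_k)=0$, so $H_k=0$, a contradiction.

So $V\hookrightarrow C$ is an isomorphism on $\pi_1$ and on the homology of universal covers. By Whitehead's theorem it is a homotopy equivalence. Let $\rho:C\to V$ be a homotopy inverse.

**Step 5: the degree one map.** Put
$$f:\ V\xrightarrow{\ j\ }V_1\subset C\xrightarrow{\ \rho\ }V .$$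
In $H_n(C)$ we have $[V_1]=[V]$, because $\partial C=V\sqcup-V_1$. As $j$ preserves orientation, $j_*[V]=[V_1]$. So $f_*[V]=\rho_*[V_1]=\rho_*[V]=[V]$, and $f$ has degree $1$.

In $C$, $f$ is homotopic to $V\xrightarrow{j}V_1\subset C$. So under the identifications $\pi_1(V)=\pi_1(C)=\pi_1(N)=G$, the map $\pi_1(f)$ is induced by $V\subset N\xrightarrow{j}N$. That is $\varphi$, up to an inner automorphism, which a choice of base paths removes. It is onto and not injective. With $W=V$ and $g=\mathrm{id}_V$, the Hopf problem has a negative answer for every $n\ge4$, so together with Section 3 the Hopf conjecture fails exactly for $n\ge4$. $\square$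

Since $V=W$ here and $\pi_1(f)=\varphi$, Theorem 5 also gives a second proof of Theorem 2.
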